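# The genus of the loop space of a finite complex

## 1. A finite-dimensional guess, tested on $\Omega S^3$ and $\Omega S^3\times\Omega S^5$

Take a 1-connected finite CW-complex $X$ with $\pi_nX\otimes\mathbb Q=0$ for $n\gg0$; examples are spheres, $\mathbb CP^n$ and $S^3\times S^5$, while $S^3\vee S^3$ is not one. Form $\Omega X$, localize it at each prime separately, and ask how many spaces have the same localizations.

The first guess is: finitely many. A space is rebuilt from its local pieces by gluing them over the rationalization. The rationalization of $\Omega X$ is a product of finitely many $K(\mathbb Q,n_i)$, so the gluing data lie in a finite-dimensional matrix group. One divides by the self-equivalences of the pieces, and for quotients of this kind there are finiteness theorems in the style of the finiteness of class numbers.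

The guess is right, but the reason just given is not sufficient: it never uses that $X$ is finite. Section 2 exhibits a loop space with finite-dimensional rational homotopy and infinite genus. The proof must therefore find the place where finiteness of $X$ enters.

**Conventions.** Spaces are connected nilpotent CW-complexes of finite type, up to homotopy (loop spaces of CW-complexes have the homotopy type of CW-complexes, by Milnor). $Y_{(p)}$ and $Y_0$ are localizations at $p$ and at $0$, $\hat Y_p$ is the Bousfield–Kan $\mathbb F_p$-completion, $[k]$ is the degree-$k$ map of a sphere, and $\mathbb A_f=\hat{\mathbb Z}\otimes\mathbb Q$ is the ring of finite adeles.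

**Definition (genus).** $\mathcal G(Z)$ is the set of homotopy types of connected nilpotent CW-complexes $Y$ of finite type with $Y_{(p)}\simeq Z_{(p)}$ for every prime $p$. Likewise $\hat{\mathcal G}(Z)$ is the set of homotopy types of such $Y$ with $\hat Y_p\simeq\hat Z_p$ for every $p$. Since $Y_{(p)}\simeq Z_{(p)}$ implies $\hat Y_p\simeq\hat Z_p$, we have $\mathcal G(Z)\subset\hat{\mathcal G}(Z)$.

For example, let $n\ge2$ and $Y\in\mathcal G(K(\mathbb Z,n))$. All homotopy groups of $Y$ except $\pi_n(Y)$ vanish, and $\pi_n(Y)$ is a finitely generated abelian group with all localizations $\mathbb Z_{(p)}$, so it is $\mathbb Z$. The genus is one point.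

**Theorem A.** Let $X$ be a 1-connected finite CW-complex with $\pi_nX\otimes\mathbb Q=0$ for $n\gg0$. Then $\mathcal G(\Omega X)$ is finite.

**Theorem B (stronger).** For such $X$ even $\hat{\mathcal G}(\Omega X)$ is finite.

**Proposition C (sharpness).** "Finite" cannot be weakened to "finite type": for $X=K(\mathbb Z,3)\times S^5$ the genus $\mathcal G(\Omega X)=\mathcal G(\mathbb CP^\infty\times\Omega S^5)$ is infinite.

**Gluing two pieces.** To experiment, use only two pieces: the localization $Z_{(2)}$ at $2$ and the localization $Z_{odd}$ at all odd primes. Let $Z$ be 1-connected, let $e$ denote rationalization, and for a self-equivalence $g$ of $Z_0$ put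
$$P(g)=\mathrm{holim}\big(Z_{(2)}\xrightarrow{\ e\ }Z_0\xleftarrow{\ g e\ }Z_{odd}\big).$$
For a finitely generated abelian group $A$ the difference map $A_{(2)}\oplus A[\tfrac12]\to A\otimes\mathbb Q$ is onto with kernel $A$ (check $A=\mathbb Z$ and $A$ finite cyclic). So the long exact sequence of a homotopy pullback gives $P(\mathrm{id})\simeq Z$. If $k_2$, $k_o$ are self-equivalences of $Z_{(2)}$, $Z_{odd}$, then
$$P\big((k_2)_0\,g\,(k_o)_0\big)\simeq P(g),\tag{1}$$
because $k_2$, $(k_2)_0$ and $k_o^{-1}$ map the cospan $(e,ge)$ to the cospan $(e,(k_2)_0\,g\,e\,k_o)$ by equivalences. So what counts is how many $g$ remain after multiplying by self-equivalences of the pieces on both sides.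

**Test 1: $Z=\Omega S^3$.** Here $Z_0=K(\mathbb Q,2)$ and $g$ is a number $b\in\mathbb Q^\times$. Write $b=u\cdot(\pm2^k)$ with $u\in\mathbb Z_{(2)}^\times$. The maps $\Omega[u]$ of $\Omega S^3_{(2)}$ and $\Omega[\pm2^k]$ of $\Omega S^3_{odd}$ are equivalences inducing these numbers. By (1), $P(b)\simeq P(1)\simeq Z$.

**Test 2: $Z=\Omega S^3\times\Omega S^5$.** Now $H^*(Z;\mathbb Q)=\mathbb Q[y,z]$ with $|y|=2$, $|z|=4$, and a self-equivalence of $Z_0$ is a triple $(c,a,b)$ with $y\mapsto cy$, $z\mapsto az+by^2$, $a,c\in\mathbb Q^\times$, $b\in\mathbb Q$. To realize $b$ we need a map $\Omega S^3\to\Omega S^5$ that sees $y^2$. There is one, the James–Hopf map $H$. It restricts on $J_2(S^2)\subset\Omega S^3$ to the pinch map $J_2\to J_2/J_1=S^4$, so it takes a generator $z$ of $H^4(\Omega S^5;\mathbb Z)$ to a generator of $H^4(\Omega S^3;\mathbb Z)$, which is $y^2/2$ up to sign; choose the sign of $z$ so that $H^*z=y^2/2$. For local coefficients $c,a,b'$ let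
$$\kappa_{c,a,b'}(u,v)=\big(\Omega[c](u),\ \Omega[a](v)\cdot\Omega[b'](H(u))\big).$$
Since $z$ is primitive, $\kappa^*y=cy$ and $\kappa^*z=az+\tfrac{b'}2y^2$. If $a,c$ are units, $\kappa$ is triangular on homotopy groups with isomorphisms on the diagonal, so it is an equivalence.

Given $(c,a,b)$ over $\mathbb Q$, write $c=c_2c_o$, $a=a_2a_o$ with factors in $\mathbb Z_{(2)}^\times$ and $\mathbb Z[\frac12]^\times$. If $k_2,k_o$ have triples $(c_2,a_2,b_2)$ and $(c_o,a_o,b_o)$, then $k_o^*k_2^*z=a_2a_oz+(a_2b_o+b_2c_o^2)y^2$. So we must solve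
$$\frac b{a_2c_o^2}=\frac{b_o}{c_o^2}+\frac{b_2}{a_2},$$
where $b_o/c_o^2\in\mathbb Z[\frac12]$ and $b_2/a_2\in\frac12\mathbb Z_{(2)}$ are arbitrary. This is possible since $\mathbb Z[\frac12]+\mathbb Z_{(2)}=\mathbb Q$. Again $P(g)\simeq Z$ for every $g$, and the guess survives.

## 2. The infinite genus of $\mathbb CP^\infty\times\Omega S^5$

Replace $\Omega S^3$ in Test 2 by $\mathbb CP^\infty$. The rational algebra is the same, $\mathbb Q[y,z]$, where $z$ comes from a generator of $H^4(\Omega S^5;\mathbb Z)$. What is lost is the James–Hopf map.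

**Lemma 2.1.** If $h:\mathbb CP^\infty\to\Omega S^5_{(p)}$ satisfies $h^*z=by^2$, then $b=0$.

*Proof.* We use $K$-theory to force unbounded denominators. Take the adjoint $\Sigma\mathbb CP^\infty\to S^5_{(p)}$ and pull back a generator of $K^1(S^5_{(p)};\mathbb Z_{(p)})=\pi_5(U)\otimes\mathbb Z_{(p)}$, whose Chern character is a nonzero multiple of the generator of $H^5(S^5;\mathbb Q)$. This gives $\xi\in\tilde K^0(\mathbb CP^\infty;\mathbb Z_{(p)})=t\,\mathbb Z_{(p)}[[t]]$ with $ch(\xi)=b'y^2$, where $b'$ is a fixed nonzero multiple of $b$. Since $ch(t)=e^y-1$, i.e. $y=\log(1+t)$, we get $\xi=b'\log(1+t)^2$ in $\mathbb Q[[t]]$. The coefficient of $t^n$ in $\log(1+t)^2$ is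
$$\sum_{i+j=n}\frac{(-1)^n}{ij}=(-1)^n\frac1n\sum_{i+j=n}\Big(\frac1i+\frac1j\Big)=(-1)^n\,\frac2n\sum_{0<j<n}\frac1j .$$
For $n=p^k+1$, $k\ge1$, the number $n$ is prime to $p$, and the sum contains exactly one term of valuation $-k$, namely $1/p^k$; all others have larger valuation. So the coefficient has valuation $v_p(2)-k$, unbounded below. As $\xi$ has coefficients in $\mathbb Z_{(p)}$, $b'=0$ and $b=0$. $\square$

**Proof of Proposition C.** Let $Z=\mathbb CP^\infty\times\Omega S^5$.

**Step 1 (self-equivalences of the pieces are diagonal).** Let $k$ be a self-equivalence of $Z_{(2)}$ or $Z_{odd}$. Then $k^*y=cy$ and $k^*z=az+by^2$. Apply Lemma 2.1 (with $p=2$, respectively $p=3$) to the localized composite $\mathbb CP^\infty\to Z\xrightarrow kZ\to\Omega S^5$, which takes $z$ to $by^2$: hence $b=0$. Looking at $\pi_2$ and at $\pi_4$ modulo torsion, we see that $a,c$ lie in $\mathbb Z_{(2)}^\times$, respectively $\mathbb Z[\frac12]^\times$.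

**Step 2 (a family in the genus).** For $b\in\mathbb Q$ let $g_b^*y=y$, $g_b^*z=z+by^2$, and $Y_b=P(g_b)$. As $g_b$ is the identity on homotopy groups, the long exact sequence computes $\pi_*(Y_b)\cong\pi_*(Z)$, with $Y_b\to Z_{(2)}$ and $Y_b\to Z_{odd}$ inducing localization on homotopy groups. So $Y_b$ is 1-connected of finite type, $(Y_b)_{(2)}\simeq Z_{(2)}$ and $(Y_b)_{odd}\simeq Z_{odd}$. Thus $Y_b\in\mathcal G(Z)$.

**Step 3 (distinguishing the members).** The two projections give equivalences $r_2,r_o:(Y_b)_0\to Z_0$ with $r_2\simeq g_br_o$; write $r_2',r_o'$ for those of $Y_{b'}$. An equivalence $F:Y_b\to Y_{b'}$ localizes to self-equivalences $k_2,k_o$ of $Z_{(2)}$, $Z_{odd}$ with $(k_2)_0r_2\simeq r_2'F_0$ and $(k_o)_0r_o\simeq r_o'F_0$. Then $(k_2)_0g_br_o\simeq r_2'F_0\simeq g_{b'}r_o'F_0\simeq g_{b'}(k_o)_0r_o$, so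
$$(k_2)_0\,g_b\simeq g_{b'}\,(k_o)_0 .$$
With $k_2=(c,a)$ and $k_o=(c',a')$ diagonal as in Step 1, compare the effects on $y$ and $z$: $c=c'$ and $az+ab\,y^2=a'z+b'c'^2y^2$. So $a=a'$ and $c=c'$ lie in $\mathbb Z_{(2)}^\times\cap\mathbb Z[\frac12]^\times=\{\pm1\}$, and $b'=\pm b$. Hence the $Y_b$ with $b\in\mathbb Q_{\ge0}$ are pairwise inequivalent. $\blacksquare$

**Where clearing denominators stops working.** The comparison with Test 2 tells us what to look for: maps from $Z$ to $\Omega S^{n+1}$, at each prime, that hit a nonzero multiple of a given class in $H^n(Z;\mathbb Q)$. The sensible first attempt is to clear denominators: on a finite complex this always works for odd spheres. For instance $K(\mathbb Q,5)$ is the telescope of $S^5\xrightarrow{[1]}S^5\xrightarrow{[2]}S^5\to\cdots$ (see Corollary 6.3), and a map from the compact $\Sigma\mathbb CP^m$ into a telescope factors through a finite stage; so some nonzero multiple of $y^2$ comes from a map $\Sigma\mathbb CP^m\to S^5$. But the proof of Lemma 2.1, run on $\mathbb CP^m$ with $m\ge p^k+1$,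 shows that such a map has $v_p(b')\ge k-v_p(2)$. The multiple grows without bound with $m$, and nothing is left on $\mathbb CP^\infty$. A loop space $\Omega X$ is infinite-dimensional too, so this attempt fails as it stands. The proof will get past this by finding, for finite $X$, a *finite* complex through which a given rational class of $\Omega X$ factors after finitely many suspensions (Section 6).

## 3. Homotopy types as double cosets in $G(\mathbb A_f)$

This section turns Theorem B into a statement about each prime. Until Section 4 we use only that $X$ is 1-connected of finite type with $\pi_*(X)\otimes\mathbb Q$ finite-dimensional. Put $Z=\Omega X$.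

**Completion and the arithmetic square.** For $T$ nilpotent of finite type, $T\to\hat T_p$ is an isomorphism on $H_*(\,\cdot\,;\mathbb F_p)$, and an $\mathbb F_p$-homology isomorphism between $\mathbb F_p$-complete spaces is an equivalence. Since the groups $H^*(T;\mathbb Z/p^k)$ are finite, passing to the limit over $k$ gives $H^*(\hat T_p;\mathbb Z_p)=H^*(T;\mathbb Z_p)$, and $H^*(T;\mathbb Z_p)\otimes\mathbb Q=H^*(T;\mathbb Q)\otimes\mathbb Q_p$. So maps between completions act on $H^*(T;\mathbb Q)\otimes\mathbb Q_p$, with the usual Künneth formula. Also $\Omega\hat X_p=\hat Z_p$.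

* **(AS)** (Sullivan; Bousfield–Kan VI.8.1; Dror–Dwyer–Kan) A connected nilpotent $Y$ of finite type is the homotopy pullback of $Y_0\to(\prod_p\hat Y_p)_0\leftarrow\prod_p\hat Y_p$. (The nilpotency classes for the $\hat Y_p$ are bounded by those of $Y$, so the product is nilpotent.)

For $Y=K(\mathbb Z,n)$ this reads $K(\mathbb Q,n)\to K(\mathbb A_f,n)\leftarrow K(\hat{\mathbb Z},n)$, and holds because $\mathbb Q\cap\hat{\mathbb Z}=\mathbb Z$ and $\mathbb Q+\hat{\mathbb Z}=\mathbb A_f$.

**The group $G$.** Choose $v_1,\dots,v_r$ with $v_i\in\pi_{n_i}(Z)$ forming a basis of $\pi_*(Z)\otimes\mathbb Q$. Since $Z$ is a connected H-space of finite type, its rational Hurewicz map is injective. So there are $x_i\in H^{n_i}(Z;\mathbb Q)$ with $\langle x_i,v_j\rangle=\delta_{ij}$ whenever $n_i=n_j$; they give $Z_0\simeq\prod_iK(\mathbb Q,n_i)$, and $H:=H^*(Z;\mathbb Q)$ is free graded commutative on the $x_i$. Let $N=\max n_i$ ($N=0$ if $r=0$) and $E=H^{\le N}$. Let $G\subset GL(E)$ be the linear algebraic $\mathbb Q$-group of graded linear automorphisms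 that fix $1$ and are multiplicative in degrees $\le N$. All generators lie in $E$, so such an automorphism extends uniquely to $H$: for every $\mathbb Q$-algebra $R$, $G(R)=\mathrm{Aut}_{R\text{-alg}}(H\otimes R)$ (graded automorphisms). A map $\gamma:Z_0\to Z_0$ is the same as the tuple of classes $\gamma^*x_i\in H^{n_i}$, so $\gamma\mapsto\gamma^*$ is a bijection from homotopy classes of self-equivalences of $Z_0$ onto $G(\mathbb Q)$. For $H=\mathbb Q[y,z]$ as above, $G(R)$ is the set of triples $(c,a,b)$ with $a,c\in R^\times$, $b\in R$.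

**Lattices.** Let $\Lambda\subset E$ be the image of $H^{\le N}(Z;\mathbb Z)$, and let $U_p\subset G(\mathbb Q_p)$ be the stabilizer of $\Lambda\otimes\mathbb Z_p$. It is open and compact, and $G(\mathbb A_f)$ is the restricted product of the $G(\mathbb Q_p)$ with respect to the $U_p$: families $(g_p)$ with $g_p\in U_p$ for almost all $p$. Let
$$\hat K_p=\{\psi^*:\psi\text{ a self-equivalence of }\hat Z_p\}\subset U_p\subset G(\mathbb Q_p).$$
The first inclusion holds because $\psi^*$ acts on $H^*(Z;\mathbb Z_p)$, whose image in $E\otimes\mathbb Q_p$ in degrees $\le N$ is $\Lambda\otimes\mathbb Z_p$.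

* **(Bo)** (Borel, Publ. IHES 16 (1963), Thm 5.1) For a linear algebraic group $G$ over $\mathbb Q$ and an open compact subgroup $K\subset G(\mathbb A_f)$, the set $G(\mathbb Q)\backslash G(\mathbb A_f)/K$ is finite. (Any two open compact subgroups are commensurable, so the choice of $K$ does not matter.)

For $G=GL_1$, $K=\hat{\mathbb Z}^\times$ the set has one element: $\mathbb A_f^\times=\mathbb Q^\times\hat{\mathbb Z}^\times$.

**Proposition 3.1.** $|\hat{\mathcal G}(Z)|\le\big|G(\mathbb Q)\backslash G(\mathbb A_f)/\prod_p\hat K_p\big|$. Hence $\hat{\mathcal G}(Z)$ is finite if $\prod_p\hat K_p$ contains an open compact subgroup of $G(\mathbb A_f)$.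

*Proof.* The second sentence follows from the first and (Bo).

**Step 1 (adelic classes on $\hat T_0$).** This step transports cohomology of $T$ to the corner of the arithmetic square. For $T=Z$ or $T=Y\in\hat{\mathcal G}(Z)$ put $\hat T=\prod_p\hat T_p$, $H_T=H^*(T;\mathbb Q)$, and let $j_T:T_0\to\hat T_0$ be the rationalized completion. Since $H^j(T;\mathbb Z)$ is finitely generated,
$$H^j(T;\mathbb Z)\otimes\hat{\mathbb Z}=\prod_pH^j(T;\mathbb Z_p)=\prod_pH^j(\hat T_p;\mathbb Z_p).$$
Pulling back along the projections $\hat T\to\hat T_p$ gives maps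
$$\prod_pH^j(\hat T_p;\mathbb Z_p)\to H^j\Big(\hat T;\prod_p\mathbb Z_p\Big)\to H^j(\hat T;\mathbb A_f)=H^j(\hat T_0;\mathbb A_f).$$
The target is a $\mathbb Q$-vector space, so they induce an $\mathbb A_f$-algebra map $\kappa_T:H_T\otimes\mathbb A_f\to H^*(\hat T_0;\mathbb A_f)$. Restricting further to $T$ recovers the original classes, so
$$j_T^*\kappa_T=\mathrm{id}\quad\text{under }H^*(T_0;\mathbb A_f)=H_T\otimes\mathbb A_f.\tag{2}$$
If $h=\prod h_p:\hat Y\to\hat Z$ with each $h_p$ an equivalence, then, by naturality,
$$h^*\kappa_Z=\kappa_Y\circ(h_p^*)_p,\tag{3}$$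
where $(h_p^*)_p:H_Z\otimes\mathbb A_f\to H_Y\otimes\mathbb A_f$ is an isomorphism, being the rationalization of $\prod_pH^*(\hat Z_p;\mathbb Z_p)\cong\prod_pH^*(\hat Y_p;\mathbb Z_p)$.

**Step 2 (maps $Z_0\to\hat Z_0$ are tuples of classes).** Put $\hat x_i=\kappa_Z(x_i)$. We have $\pi_n(\hat Z_0)=\pi_n(Z)\otimes\mathbb A_f$. A nonzero multiple of $\hat x_i$ comes from classes in $H^{n_i}(\hat Z_p;\mathbb Z_p)$, which evaluate on $\pi_{n_i}(\hat Z_p)=\pi_{n_i}(Z)\otimes\mathbb Z_p$; additive maps between finitely generated $\mathbb Z_p$-modules are $\mathbb Z_p$-linear. So $\hat x_i$ restricts on $\pi_{n_i}$ to the $\mathbb A_f$-linear extension of $x_i$. Therefore the $\hat x_i$ give an equivalence $\hat Z_0\simeq\prod_iK(\mathbb A_f,n_i)$.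

For $g\in G(\mathbb A_f)$ let $u_g:Z_0\to\hat Z_0$ be the map with $u_g^*\hat x_i=g(x_i)\in H^{n_i}\otimes\mathbb A_f=H^{n_i}(Z_0;\mathbb A_f)$. Then $u_g^*\kappa_Z=g$, since both are $\mathbb A_f$-algebra maps agreeing on generators. Conversely $u^*\kappa_Z=g$ implies $u\simeq u_g$. Put
$$Y(g)=\mathrm{holim}\big(Z_0\xrightarrow{u_g}\hat Z_0\leftarrow\hat Z\big).$$

**Step 3 (every $Y\in\hat{\mathcal G}(Z)$ is some $Y(g)$).** Choose equivalences $h_p:\hat Y_p\to\hat Z_p$. As $H_Y\otimes\mathbb Q_p\cong H\otimes\mathbb Q_p$ is free graded commutative with generators in degrees $n_1,\dots,n_r$, so is $H_Y$: its indecomposables have the right dimensions, lifts of a basis of them give a surjection from the free algebra on generators of these degrees, and dimensions agree in each degree. These generators define a map $Y_0\to\prod_iK(\mathbb Q,n_i)$ that is a rational cohomology isomorphism of connected nilpotent rational spaces, hence an equivalence. So there is an equivalence $k:Y_0\to Z_0$. Let $u=h_0\,j_Y\,k^{-1}$. The equivalences $k$, $h_0$, $h$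 form a homotopy-commutative equivalence of cospans from $Y_0\to\hat Y_0\leftarrow\hat Y$ to $Z_0\xrightarrow u\hat Z_0\leftarrow\hat Z$, so by (AS) $Y$ is the homotopy pullback of the latter. By (3) and (2)
$$u^*\kappa_Z=(k^{-1})^*j_Y^*\kappa_Y(h_p^*)_p=(k^{-1})^*(h_p^*)_p=:g,$$
a graded $\mathbb A_f$-algebra automorphism of $H\otimes\mathbb A_f$. So $g\in G(\mathbb A_f)$, $u\simeq u_g$ and $Y\simeq Y(g)$.

**Step 4 ($Y(g)$ depends only on a double coset).** Let $\gamma$ be a self-equivalence of $Z_0$ and $\psi=\prod_p\psi_p$ with self-equivalences $\psi_p$ of $\hat Z_p$. The equivalences $\gamma^{-1},\psi_0,\psi$ map the cospan of $Y(g)$ to $Z_0\xrightarrow{\psi_0u_g\gamma}\hat Z_0\leftarrow\hat Z$. By (3), $(\psi_0u_g\gamma)^*\kappa_Z=\gamma^*\,g\,(\psi_p^*)_p$. So $Y(g)\simeq Y(\gamma^*g(\psi_p^*)_p)$, where $\gamma^*$ runs over all of $G(\mathbb Q)$ and $(\psi_p^*)_p$ over all of $\prod_p\hat K_p$. $\square$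

**Example.** For $Z=\Omega S^3\times\Omega S^5$, $\Lambda$ has basis $1,y,\tfrac{y^2}2,z$, so $U_p$ consists of $(c,a,b)$ with $a,c\in\mathbb Z_p^\times$, $b\in\frac12\mathbb Z_p$. The completed maps $\kappa_{c,a,2b}$ of Test 2 realize all of these, so $\hat K_p=U_p$ for all $p$. Multiplying $g\in G(\mathbb A_f)$ on the left by a rational diagonal element and on the right by one with entries in $\hat{\mathbb Z}^\times$, we reach $(1,1,b)$, and $b\in\mathbb A_f=\mathbb Q+\frac12\hat{\mathbb Z}$ can be removed in the same way. There is one double coset, so $\hat{\mathcal G}(Z)=\{Z\}$.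

The space $X=K(\mathbb Z,3)\times S^5$ satisfies all assumptions of this section. So by Proposition C, $\prod_p\hat K_p$ contains no open compact subgroup there. From now on $X$ is as in Theorem A, and we must show two things: $\hat K_q=U_q$ for almost all $q$ (Section 4), and $\hat K_p$ is open in $G(\mathbb Q_p)$ for every $p$ (Sections 5–7).

## 4. Large primes: products of odd spheres and their loop spaces

* **(MW)** (McGibbon–Wilkerson, *Loop spaces of finite complexes at large primes*, Proc. AMS 96 (1986)) For $X$ as in Theorem A and all but finitely many $p$, $\Omega X_{(p)}$ is equivalent to a finite product of factors $S^{2m-1}_{(p)}$ and $\Omega S^{2m-1}_{(p)}$.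
* **(Se)** (Serre) $S^n\times\Omega S^{2n+1}\simeq\Omega S^{n+1}$ after inverting $2$, for $n$ odd; $\pi_i(S^d)$ is finite for $d$ odd, $i>d$.

Rational homotopy forces the degrees. So there is a finite set $P\ni2$ of primes such that for $q\notin P$
$$\hat Z_q\simeq\hat W_q,\qquad W=\prod_{n_i\text{ odd}}S^{n_i}\times\prod_{n_i\text{ even}}\Omega S^{n_i+1}.$$

**Proposition 4.1.** For $q\notin P$, $\hat K_q=U_q$.

*Proof.* We know $\hat K_q\subset U_q$. Let $g\in U_q$ and transport everything to $W$. The ring $\Gamma:=H^*(W;\mathbb Z_q)$ is torsion-free, the tensor product of exterior algebras $\Lambda(w_i)$ ($n_i$ odd) and divided power algebras $\Gamma[w_i]$ ($n_i$ even). It is a lattice, degreewise, in $H\otimes\mathbb Q_q$, which is free on the $w_i$. A basis consists of the monomials in the $w_i$ ($n_i$ odd) and the $\gamma_k(w_i)=w_i^k/k!$ ($n_i$ even). The lattice $\Lambda\otimes\mathbb Z_q$ becomes $\Gamma^{\le N}$; as $g$ preserves it, $g(w_i)\in\Gamma$.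

**Step 1 (realize $g$ by a map).** $\Sigma W$ is a wedge of spheres, by $\Sigma(A\times B)\simeq\Sigma A\vee\Sigma B\vee\Sigma(A\wedge B)$ and the James splitting of $\Sigma\Omega S^d$. So every $y\in\Gamma^n=\mathrm{Hom}(H_{n+1}(\Sigma W),\mathbb Z_q)$ is realized by a map $\Sigma W\to\hat S^{n+1}_q$: prescribe the degrees on the $(n+1)$-spheres and be trivial on the others. Its adjoint $W\to\Omega\hat S^{n+1}_q$ pulls the fundamental class back to $y$. For $n$ odd compose with the retraction $\Omega\hat S^{n+1}_q\to\hat S^n_q$ from (Se); $q$ is odd, and the retraction pulls the fundamental class of the sphere back to that of the loop space. Using $y=g(w_i)$ as components we get a map $W\to\hat W_q$, which extends to $\psi:\hat W_q\to\hat W_q$ with $\psi^*w_i=g(w_i)$. So $\psi^*=g$ on $H\otimes\mathbb Q_q$.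

It remains to see that $\psi$ is an equivalence. This needs an argument, because $g$ is known to preserve $\Gamma$ only in degrees $\le N$.

**Step 2 (divided powers exist in $\Gamma$).** If $z\in\Gamma^{2m}$, $m>0$, then $z^k/k!\in\Gamma$. By the multinomial expansion (even-degree elements commute) it suffices to treat a basis monomial $M$ of even degree, and $k\ge2$. If $M$ contains an odd generator, then $M^2=0$. Otherwise $M=\gamma_a(w)M'$ with $a\ge1$, and
$$\frac{M^k}{k!}=\frac{(ak)!}{k!\,(a!)^k}\,\gamma_{ak}(w)\,M'^k,$$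
where the coefficient is an integer: it counts partitions of a set of $ak$ elements into $k$ blocks of size $a$.

**Step 3 (the linear part of $g$ is invertible over $\mathbb Z_q$).** For $n\le N$ both $g$ and $g^{-1}$ preserve $\Gamma^n$, and also its intersection $D^n$ with the rational decomposables, which is the span of the basis monomials that are not generators. So $g$ acts invertibly on $\Gamma^n/D^n$, i.e.
$$g(w_i)=\sum_{n_j=n_i}u_{ij}w_j+d_i,\qquad(u_{ij})\text{ invertible over }\mathbb Z_q,\quad d_i\in D^{n_i}.$$

**Step 4 ($\psi^*\Gamma=\Gamma$, by induction on the degree $n$).** A non-generator monomial of degree $n$ is either a product of elements of $\Gamma$ of lower positive degree, hence in the subring $\psi^*\Gamma$ by induction, or it is $\gamma_k(w_j)$ with $k\ge2$. In the latter case $w_j=\psi^*z$ with $z\in\Gamma$ by induction, so $\gamma_k(w_j)=\psi^*(z^k/k!)\in\psi^*\Gamma$ by Step 2. Hence for $n_i=n$ the elements $\sum_ju_{ij}w_j=\psi^*w_i-d_i$ lie in $\psi^*\Gamma$. Inverting $(u_{ij})$, so do the generators of degree $n$.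

Thus $\psi^*$ is onto in each degree. As $\Gamma^n$ is free of finite rank, $\psi^*$ is an isomorphism on $\Gamma$ and on $H^*(\,\cdot\,;\mathbb F_q)=\Gamma/q$. So $\psi$ is an equivalence, and $g\in\hat K_q$. $\square$

## 5. Every prime: perturbing the identity through $\Omega S^{n+1}$

At the primes in $P$ we have no description of $\hat Z_p$. We use the following, which is what fails for $\mathbb CP^\infty\times\Omega S^5$; Sections 6 and 7 prove it. Here $\iota_n$ denotes the fundamental class in degree $n$ of a space such as $\Omega S^{n+1}$.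

**Proposition 5.1.** Let $X$ be a 1-connected finite complex, $p$ a prime, $n\ge1$ and $\alpha\in H^n(\Omega X;\mathbb Q)$. There are $\lambda\in\mathbb Q^\times$ and a map $a:\Omega X\to\Omega S^{n+1}_{(p)}$ with $a^*\iota_n=\lambda\alpha$.

The idea is to map $Z\to\Omega S^{n+1}\xrightarrow{\Omega[c]}\Omega S^{n+1}\to Z$ with a free parameter $c\in\mathbb Z_p$, and to multiply such maps into the identity. For $Z=\Omega S^3\times\Omega S^5$ with $a=H$, this is how $z\mapsto z+\frac c2y^2$ arose.

**Proposition 5.2.** For every prime $p$, $\hat K_p$ contains an open compact subgroup $O_p$ of $G(\mathbb Q_p)$.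

*Proof.* For each $i$ let $\{b_{i\mu}\}_\mu$ be a basis of $H^{n_i}$. By Proposition 5.1, after completing, there are maps $a_{i\mu}:\hat Z_p\to\Omega\hat S^{n_i+1}_p$ with $a_{i\mu}^*\iota=\lambda_{i\mu}b_{i\mu}$, $\lambda_{i\mu}\in\mathbb Q^\times$. Let $v_i':\hat S^{n_i+1}_p\to\hat X_p$ be the completed adjoint of $v_i$. For $c\in\mathbb Z_p=\pi_{n_i+1}(\hat S_p^{n_i+1})$ let $[c]$ be the self-map of $\hat S^{n_i+1}_p$ of degree $c$. Put
$$e_{i\mu}(c)=\Omega v_i'\circ\Omega[c]\circ a_{i\mu}:\hat Z_p\to\hat Z_p,\qquad\varphi_c=\mathrm{id}\cdot\prod_{i,\mu}e_{i\mu}(c_{i\mu})$$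
for $c=(c_{i\mu})$, with loop multiplication in a fixed order.

**Step 1 (the effect of one factor).** $\Omega[c]$ acts on the Pontryagin ring $H_*(\Omega S^{n+1})=T(u)$ (coefficients $\mathbb Z/p^k$) by $u\mapsto cu$, hence on $H^{tn}$ as $c^t$; pass to the limit over $k$. So $e_{i\mu}(c)^*$ is zero in positive degrees not divisible by $n_i$. On $H^{tn_i}\otimes\mathbb Q_p$ it is $c^t$ times a fixed linear map with rational matrix, since $v_i$ is an integral map and $a_{i\mu}$ comes from a map of $Z$ to a $p$-local space. On $H^{n_i}\otimes\mathbb Q_p$ it is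
$$b\mapsto c\,\langle b,v_i\rangle\,\lambda_{i\mu}b_{i\mu}.$$

**Step 2 (the effect of $\varphi_c$ is triangular).** $\varphi_c^*$ is the iterated coproduct, followed by $\mathrm{id}\otimes\bigotimes e_{i\mu}(c_{i\mu})^*$, followed by multiplication. The iterated coproduct of $x_k$ is the sum of $x_k$ placed in each slot, plus terms with at least two slots of positive degree, each of degree $<n_k$. An $e_{i\mu}$-slot contributes in positive degree $m$ only if $n_i\mid m$. Indices $i\ne k$ with $n_i=n_k$ contribute $0$ since $\langle x_k,v_i\rangle=0$. Hence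
$$\varphi_c^*x_k=x_k+\sum_\mu\lambda_{k\mu}c_{k\mu}b_{k\mu}+R_k(c_{i\mu}:n_i<n_k),\tag{4}$$
where $R_k$ is an $H^{n_k}$-valued polynomial with rational coefficients and no constant term, because every term in it involves at least one $e$-slot.

**Step 3 (solve for $c$).** For $g\in G(\mathbb Q_p)$ consider $\varphi_c^*x_k=g(x_k)$ for all $k$, read formally through (4) as equations for $c_{i\mu}\in\mathbb Q_p$. Since $\{b_{k\mu}\}_\mu$ is a basis and $\lambda_{k\mu}\ne0$, there is a unique solution $c(g)$, found by induction on $n_k$. It is polynomial in the coordinates of the $g(x_k)$, and $c(1)=0$. So for $g$ in a neighborhood of $1$ all $c_{i\mu}(g)$ lie in $p\mathbb Z_p$. Then the map $\varphi_{c(g)}$ exists, and $\varphi_{c(g)}^*=g$, both being algebra maps that agree on the $x_k$.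

**Step 4 ($\varphi_c$ is an equivalence for $c\in p\mathbb Z_p$).** Then $\Omega[c]$ induces $u\mapsto0$ on $H_*(\Omega S^{n+1};\mathbb F_p)=T(u)$, so $e_{i\mu}(c)_*$ is trivial in positive degrees. In the coproduct only the term with everything in the first slot survives, so $(\varphi_c)_*=\mathrm{id}$ on $H_*(\hat Z_p;\mathbb F_p)$, and $\varphi_c$ is an equivalence of $\mathbb F_p$-complete spaces.

So $\hat K_p$ contains a neighborhood of $1$, and open compact subgroups form a base at $1$. $\square$

**Theorems A and B, given Proposition 5.1.** By Propositions 4.1 and 5.2, $\prod_p\hat K_p$ contains $K=\prod_{p\in P}O_p\times\prod_{q\notin P}U_q$, an open compact subgroup of $G(\mathbb A_f)$. By Proposition 3.1 and (Bo),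
$$|\mathcal G(\Omega X)|\le|\hat{\mathcal G}(\Omega X)|\le\Big|G(\mathbb Q)\backslash G(\mathbb A_f)/\prod_p\hat K_p\Big|\le|G(\mathbb Q)\backslash G(\mathbb A_f)/K|<\infty.$$

## 6. A finite complex that receives $\Sigma^s\Omega X$

In this section $X$ is any 1-connected finite complex; we may take it to be a compact polyhedron in some $\mathbb R^L$ with base vertex $*$. Cochains $C^*$ are singular with $\mathbb Q$-coefficients. We want to see a class of $H^n(\Omega X;\mathbb Q)$ on a finite complex. The evaluation $\Sigma\Omega X\to X$ maps to a finite complex, but it misses most classes: for $X=S^3$ it cannot see $H^4(\Omega S^3)$, as $H^5(S^3)=0$. So evaluate a loop at several times.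

Let $s\ge1$ and $\langle s\rangle=\{0,\dots,s\}$. Let $\Delta^s=\{0\le\tau_1\le\dots\le\tau_s\le1\}$, with $\tau_0=0$, $\tau_{s+1}=1$ and faces $F_i=\{\tau_i=\tau_{i+1}\}$, $i\in\langle s\rangle$; then $\bigcup F_i=\partial\Delta^s$. In $X^s$, with $x_0=x_{s+1}=*$, put
$$D_i=\{x_i=x_{i+1}\},\qquad W_s=\bigcup_{i\in\langle s\rangle}D_i .$$
The $D_i$ are intersections of the compact polyhedron $X^s\subset\mathbb R^{Ls}$ with affine subspaces, so $X^s$ has a finite triangulation in which all $D_i$ are subcomplexes: $X^s/W_s$ is a finite complex. Let $S$ be a CW-complex with a homotopy equivalence $S\to\Omega X$ (Milnor). The map $\Phi(\omega,\tau)=(\omega(\tau_1),\dots,\omega(\tau_s))$ sends $S\times F_i$ into $D_i$, so it is a map of pairs $(S\times\Delta^s,S\times\partial\Delta^s)\to(X^s,W_s)$.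

**Proposition 6.1.** For $1\le n\le s$ the map $\Phi^*:H^{n+s}(X^s,W_s;\mathbb Q)\to H^{n+s}(S\times(\Delta^s,\partial\Delta^s);\mathbb Q)\cong H^n(\Omega X;\mathbb Q)$ is onto.

The proof compares both sides with the cosimplicial model of $\Omega X$. We first set up the algebra, then prove the Eilenberg–Moore theorem in the form needed, then cut down to finitely many columns.

### Totalizations

For a simplicial cochain complex $A_\bullet$ (each $A_t=A_t^*$ in degrees $\ge0$, faces $d_r$) let $\mathrm{Tot}A=\bigoplus_tA_t$, with $A^q_t$ in degree $q-t$ and differential $(-1)^t\delta+\sum_r(-1)^rd_r$. The faces commute with $\delta$ and the sign alternates in $t$, so this squares to zero.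

(i) The columns $t\le k$ form a subcomplex, and these subcomplexes exhaust $\mathrm{Tot}A$. By the five lemma and passage to the union, a map that is a quasi-isomorphism in each column induces a quasi-isomorphism on $\mathrm{Tot}$.

(ii) Let $NA_t=\bigcap_{r<t}\ker d_r$. Then $N\mathrm{Tot}A=\bigoplus_tNA_t$ is a subcomplex and its inclusion is a quasi-isomorphism. Indeed, the retraction and the homotopy $h$ of the normalization theorem are natural, hence commute with $\delta$; since $h$ raises $t$ by one, $(-1)^{t+1}\delta h+h(-1)^t\delta=0$, so they give a homotopy equivalence on $\mathrm{Tot}$. Since $A_t$ is naturally the direct sum of $NA_t$ and the degenerate part, $H^q(NA_t)\cong H^q(A_t)/\text{degenerates}$.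

(iii) For the constant simplicial object on a cochain complex $C$, $N\mathrm{Tot}=C$, in column $0$: for $t\ge1$ the face $d_0$ is the identity, so $NC_t=0$.

### The Eilenberg–Moore comparison

For $f:B\to X$ let $X^\bullet\times B$ be the cosimplicial space $t\mapsto X^t\times B$ with cofaces $d^0,\dots,d^t:X^{t-1}\times B\to X^t\times B$: $d^0$ inserts $*$ in front, $d^r$ $(0<r<t)$ doubles the $r$-th coordinate, $d^t(x,b)=(x,f(b),b)$. Codegeneracies omit $X$-coordinates. Let $T(f)=\mathrm{Tot}\,C^*(X^\bullet\times B)$. Give $\Delta^\bullet$ the cofaces of the same kind (insert $0$, double, insert $1$). Let $E_f=\{(\omega,b):\omega(0)=*,\ \omega(1)=f(b)\}$ ($\omega$ a path in $X$) and $T'(f)=\mathrm{Tot}\,C^*(E_f\times\Delta^\bullet)$. By (i), (iii) and the projections $E_f\times\Delta^t\to E_f$, we have $H^*(T'(f))\cong H^*(E_f)$. Evaluation $(\omega,b,\tau)\mapsto(\omega(\tau_1),\dots,\omega(\tau_t),b)$ is cosimplicial and induces $\Phi^*:T(f)\to T'(f)$.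

**Lemma 6.2.** For $B=pt$ mapped to $*$, so that $E_f=\Omega X$, $\Phi^*:T(f)\to T'(f)$ is a quasi-isomorphism.

*Proof.* Let $\mathcal D(f)=\mathcal D(B)$ be the mapping cone of $\Phi^*$, the *defect*. It behaves like a cohomology theory on spaces over $X$. We show that it vanishes on $\mathrm{id}_X$. If its value on a point had a lowest nonzero degree, the cells of $X$, of dimension $\ge2$, would be too high to cancel it. For $A\subset B$ let $\mathcal D(B,A)=\ker(\mathcal D(B)\to\mathcal D(A))$. Restriction of singular cochains is onto, so this is the cone formed with relative cochains, and there are long exact sequences for pairs and triples.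

**Step (a) (homotopy invariance).** If $g:B'\to B$ is a homotopy equivalence and $f:B\to X$, then $\mathcal D(f)\to\mathcal D(fg)$ is a quasi-isomorphism: $X^t\times B'\to X^t\times B$ is an equivalence, and so is $E_{fg}\to E_f$, the pullback of a fibration along $g$. Use (i). In particular $\mathcal D$ of a point $x\in X$ does not depend on $x$ up to quasi-isomorphism: compare both ends of a path with $\mathcal D([0,1])$.

**Step (b) (cells).** Let $B$ arise from $A$ by attaching finitely many $p$-cells with characteristic maps $\chi_e:(D^p,S^{p-1})\to(B,A)$. Then $\mathcal D(B,A)\to\prod_e\mathcal D(f\chi_e;D^p,S^{p-1})$ is a quasi-isomorphism. By (i) (finite products commute with $\mathrm{Tot}$) it suffices to show, for a fibration $V\to B$, namely $V=X^t\times B$ or $V=E_f\times\Delta^t$, that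
$$H^*(V,V|_A)\cong\prod_eH^*\big(\chi_e^*V,\chi_e^*V|_{S^{p-1}}\big).$$
Let $U=B\setminus\{\text{cell centers}\}$. It deformation retracts to $A$, so $V|_A\to V|_U$ is an equivalence and $H^*(V,V|_A)\cong H^*(V,V|_U)$. Excising $V|_A$ ($A$ is closed in the open set $U$) gives the cohomology of $V$ over (open cells, open cells minus centers). The same computation for the discs gives the same groups.

**Step (c) ($\mathcal D(\mathrm{id}_X)$ is acyclic).** Augment $A_t=C^*(X^t\times X)$ by $A_{-1}=C^*(pt)$ via $pt\to X$, $pt\mapsto*$. The maps $\sigma:X^{t+1}\times X\to X^t\times X$, $(x_1,\dots,x_{t+1},b)\mapsto(x_1,\dots,x_t,x_{t+1})$ (for $t=-1$: $X\to pt$) satisfy $\sigma d^{t+1}=\mathrm{id}$ and $\sigma d^r=d^r\sigma$ for $r\le t$. Put $h=(-1)^{t+1}\sigma^*:A_t\to A_{t+1}$. In $Dh+hD$, $D$ the differential of the augmented total complex, the last face contributes $(-1)^{t+1}(-1)^{t+1}=1$; the other faces appear as $(-1)^{t+1}\sum_{r\le t}(-1)^r\sigma^*d_r$ in $Dh$ and with the opposite sign in $hD$; and the $\delta$-part is $\delta\sigma^*-\sigma^*\delta=0$.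 So $Dh+hD=1$ and the augmented complex is acyclic. Hence $T(\mathrm{id})\to C^*(pt)$ is a quasi-isomorphism, and $H^*(T(\mathrm{id}))=\mathbb Q$, generated by $1\in C^0(X)$ in column $0$. As $E_{\mathrm{id}}$ is contractible, $H^*(T'(\mathrm{id}))=\mathbb Q$ is generated by $1$ as well, and $\Phi^*1=1$.

**Step (d) (a lowest degree).** For $B=pt$, degeneracies are pullbacks along maps omitting a coordinate, so by (ii) and Künneth
$$H^q(NC^*(X^t))\cong\big(\tilde H^*(X)^{\otimes t}\big)^q=0\quad\text{for }q<2t,\tag{5}$$
as $X$ is 1-connected. So $H^*(T(pt))$ lies in degrees $\ge0$, as does $H^*(T'(pt))$, and $H^*(\mathcal D(pt))$ lies in degrees $\ge-1$. Suppose $\mathcal D(pt)$ is not acyclic and let $m$ be minimal with $H^m(\mathcal D(pt))\ne0$.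

**Step (e) (discs shift degrees up).** For every $h:D^p\to X$, $H^j(\mathcal D(h;D^p,S^{p-1}))=0$ for $j<m+p$. For $p=0$ this is the choice of $m$ ($S^{-1}=\emptyset$). For $p\ge1$ let $D_\pm$ be the hemispheres of $S^{p-1}$. By (a), $\mathcal D(D^p,D_+)$ is acyclic. So by the triple $(D^p,S^{p-1},D_+)$ and (b),
$$H^j(\mathcal D(D^p,S^{p-1}))\cong H^{j-1}(\mathcal D(S^{p-1},D_+))\cong H^{j-1}(\mathcal D(D_-,\partial D_-)),$$
which vanishes for $j-1<m+p-1$ by induction.

**Step (f) (contradiction).** There is a homotopy equivalence $f:B\to X$ with $B$ a finite CW-complex having one $0$-cell $b_0$ and all other cells of dimension $\ge2$ (minimal cell structure, Hatcher, *Algebraic Topology*, Prop. 4C.1). By (b), (e) and induction over skeleta, $H^j(\mathcal D(B,b_0))=0$ for $j<m+2$. By (a) and (c), $\mathcal D(B)$ is acyclic. The exact sequence $H^m(\mathcal D(B))\to H^m(\mathcal D(b_0))\to H^{m+1}(\mathcal D(B,b_0))$ gives $H^m(\mathcal D(b_0))=0$, a contradiction. $\square$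

### Proof of Proposition 6.1

**Step 1 (relative cohomology as a cube of intersections).** For a CW-complex $M$ with subcomplexes $D_i$, $i\in\langle s\rangle$, put $D_I=\bigcap_{i\in I}D_i$, $D_\emptyset=M$, and $K_s(M;D)=\bigoplus_{I\subset\langle s\rangle}C^*(D_I)$ with $C^q(D_I)$ in degree $q+|I|-s$. The differential is $(-1)^{s-|I|}\delta$ plus the restrictions $C^*(D_I)\to C^*(D_{I\cup i})$, $i\notin I$, with sign $(-1)^{\#\{j\notin I:\,j<i\}}$. For $i<i'$, adding $i$ first lowers the exponent for $i'$ by one, while adding $i'$ first does not change that for $i$. So the two composites have opposite signs and the square is $0$.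

*Claim: $C^*(M,\bigcup D_i)\subset C^*(M)$ (the summand $I=\emptyset$) induces $H^{n+s}(M,\bigcup D_i)\cong H^n(K_s(M;D))$, naturally.* Let $L^*\subset C^*(M)$ be the cochains vanishing on all simplices that lie in some $D_i$. As $\sum C_*(D_i)\to C_*(\bigcup D_i)$ is a quasi-isomorphism for subcomplexes, so is $C^*(M,\bigcup D_i)\subset L^*$. In each cochain degree $q$ the restriction complex $\bigoplus_IC^q(D_I)$ is the product over singular simplices $\sigma$ of complexes indexed by subsets $I\subset I_\sigma=\{i:\sigma\subset D_i\}$. Since $\#\{j\notin I:j<i\}=i-\#\{j\in I:j<i\}$, rescaling the $I$-term by $\prod_{i\in I}(-1)^i$ turns it into the augmented cochain complex of the full simplex on $I_\sigma$. This is acyclic if $I_\sigma\ne\emptyset$, and is $\mathbb Q$ at $I=\emptyset$ otherwise. So the restriction complex is a resolution of $L^q$. As there are finitely many values of $|I|$, $L^*\to K_s$ is a quasi-isomorphism up to the shift by $s$.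

**Step 2 (the intersections are the spaces $X^t$).** Write $J=\langle s\rangle\setminus I=\{j_0<\dots<j_t\}$, so $s-|I|=t$. If $J\ne\emptyset$, a point of $D_I$ is a sequence $*=x_0,x_1,\dots,x_{s+1}=*$ that can change only between $j$ and $j+1$ for $j\in J$. So $D_I\cong X^t$ via $y_r=x_{j_{r-1}+1}=\dots=x_{j_r}$, $1\le r\le t$. The inclusion $D_{I\cup j_r}\subset D_I$ is given by $y_r=y_{r+1}$ ($y_0=y_{t+1}=*$): it is the coface $d^r:X^{t-1}\to X^t$ for $B=pt$, and it occurs with sign $(-1)^r$. In the same way $F_I\cong\Delta^t$ with the cofaces of $\Delta^\bullet$, compatibly with $\Phi$. Moreover $D_{\langle s\rangle}=pt$ and $F_{\langle s\rangle}=\emptyset$.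

**Step 3 (comparison with $\mathrm{Tot}$).** For a simplicial cochain complex $A_\bullet$ let $K'_s(A)=\bigoplus_{\emptyset\ne J\subset\langle s\rangle}A_{|J|-1}$ with differential $(-1)^t\delta$ plus $(-1)^rd_r$ from $J$ to $J\setminus j_r$ (omitted if $J\setminus j_r=\emptyset$), $t=|J|-1$. Let $\pi:K'_s(A)\to\mathrm{Tot}A$ be the chain map that is the identity on each summand. Take $A_t=C^*(X^t)$ and $A'_t=C^*(S\times\Delta^t)$. By Step 2, $K_s(S\times\Delta^s;S\times F)=K'_s(A')$, and $K_s(X^s;D)\to K'_s(A)$ is onto with kernel $C^*(pt)$ (the summand $J=\emptyset$), whose cohomology is $\mathbb Q$ in degree $1$. Four facts: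

1. $\Phi^*:H^n(\mathrm{Tot}A)\to H^n(\mathrm{Tot}A')\cong H^n(\Omega X)$ is an isomorphism, by Lemma 6.2 and $S\simeq\Omega X$.
2. $\pi:H(K'_s(A'))\to H(\mathrm{Tot}A')$ is an isomorphism. By column-wise quasi-isomorphisms we may replace $A'_\bullet$ by the constant object $C^*(S)$. There $\pi$ is $C^*(S)$ tensored with the chain map from the simplicial chains of the simplex on $\langle s\rangle$ to the unnormalized chains of a point, a quasi-isomorphism.
3. For $n\ge1$, $H^n(K_s(X^s;D))\to H^n(K'_s(A))$ is onto, since the kernel complex has no cohomology in degree $n+1\ge2$.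
4. For $n\le s$, $\pi:H^n(K'_s(A))\to H^n(\mathrm{Tot}A)$ is onto. By (ii) we may work in $N\mathrm{Tot}A$, and by (5) its column $t$ contributes cohomology only in degrees $\ge t$. So $N\mathrm{Tot}A/\bigoplus_{t\le s}NA_t$ has cohomology only in degrees $\ge s+1$, and $H^n(\bigoplus_{t\le s}NA_t)\to H^n(N\mathrm{Tot}A)$ is onto for $n\le s$. Placing $a\in NA_t$ in the summand $J=\{0,\dots,t\}$ defines a chain map $\bigoplus_{t\le s}NA_t\to K'_s(A)$: only the last face of $a$ can be nonzero; it belongs to $\{0,\dots,t-1\}$ and lies in $NA_{t-1}$, since $d_rd_ta=d_{t-1}d_ra=0$ for $r<t-1$. Its composite with $\pi$ is the inclusion.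

**Step 4 (lifting a class).** Let $\beta\in H^{n+s}(S\times(\Delta^s,\partial\Delta^s))\cong H^n(K'_s(A'))$. By fact 1 there is $a\in H^n(\mathrm{Tot}A)$ with $\Phi^*a=\pi\beta$. By facts 4 and 3 lift $a$ to $\tilde\beta\in H^n(K_s(X^s;D))=H^{n+s}(X^s,W_s)$. By naturality $\pi\Phi^*\tilde\beta=\Phi^*a=\pi\beta$, so $\Phi^*\tilde\beta=\beta$ by fact 2. $\square$

**Example.** For $X=S^3$ column $t$ of $N\mathrm{Tot}A$ contributes only in degree $3t-t=2t$. So fact 4, and the proposition, hold for $1\le n\le2s+1$. With $s=2$: $W_2$ is a union of three 3-spheres in $S^3\times S^3$ meeting in $(*,*)$, so $H^6(S^3\times S^3,W_2)=H^6(S^3\times S^3)=\mathbb Q$. The top class pulls back to a generator of $H^4(\Omega S^3;\mathbb Q)$, the class that $\Sigma\Omega S^3\to S^3$ could not see.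

**Corollary 6.3.** Let $n\ge1$, $\alpha\in H^n(\Omega X;\mathbb Q)$, $s\ge n$ with $d=n+s$ odd. There is a based map $a_0:\Omega X\to\Omega^sS^d$ with $a_0^*\iota_n=M\alpha$, $0\ne M\in\mathbb Q$. Here $\iota_n\in H^n(\Omega^sS^d;\mathbb Q)$ is the $s$-fold loop class of $\iota_d$.

*Proof.* This is where denominators are cleared, once, on a finite complex. Choose $\tilde\beta\in H^d(X^s,W_s;\mathbb Q)$ with $\Phi^*\tilde\beta$ corresponding to $\alpha$. The telescope of $S^d\xrightarrow{[1]}S^d\xrightarrow{[2]}S^d\xrightarrow{[3]}\cdots$ is 1-connected with reduced homology $\mathbb Q$ in degree $d$, so it is $S^d_0$; since $d\ge3$ is odd, $S^d_0\simeq K(\mathbb Q,d)$ by (Se). As $X^s/W_s$ is a finite complex, $\tilde\beta:X^s/W_s\to K(\mathbb Q,d)$ factors through a finite stage. On a finite stage the fundamental class of $K(\mathbb Q,d)$ restricts to $\iota_d$ divided by a factorial, so we obtain $f:X^s/W_s\to S^d$ with $f^*\iota_d=M\tilde\beta$, $M\ne0$. The adjoint of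
$$S_+\wedge(\Delta^s/\partial\Delta^s)\xrightarrow{\ \Phi\ }X^s/W_s\xrightarrow{\ f\ }S^d$$
is a map $S\to\Omega^sS^d$ taking $\iota_n$ to $M\alpha$ up to sign, which is absorbed in $M$. It can be made based because $\Omega^sS^d$ is connected. $\square$

## 7. From $\Omega^sS^{n+s}$ to $\Omega S^{n+1}$ at one prime

Corollary 6.3 ends in $\Omega^sS^{n+s}$, and we need $\Omega S^{n+1}$. The suspension goes the wrong way, from $\Omega S^{n+1}$ to $\Omega^sS^{n+s}$. We only need a $p$-local map backwards that is rationally nonzero in the bottom degree. We use: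

* **(CMN)** (Cohen–Moore–Neisendorfer, Ann. of Math. 110 (1979), $p\ge5$; Neisendorfer, Math. Proc. Camb. Phil. Soc. 90 (1981), $p=3$) For $p$ odd and $m\ge1$ there is a map $\Omega^2S^{2m+1}_{(p)}\to S^{2m-1}_{(p)}$ of degree $p$ on $\pi_{2m-1}$.
* **(J)** (James) $\Omega S^d\simeq J(S^{d-1})=\bigcup_mJ_m$, and $\Sigma J\simeq\bigvee_{j\ge1}S^{j(d-1)+1}$ with $\Sigma J_m$ corresponding to the subwedge $j\le m$. The James–Hopf map $H:\Omega\Sigma A\to\Omega\Sigma(A\wedge A)$ is natural in $A$, and for $A=S^m$ it gives a 2-local fibration $S^m\xrightarrow E\Omega S^{m+1}\xrightarrow H\Omega S^{2m+1}$.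
* **(HM)** (Hilton–Milnor) There is an equivalence $\mu:\prod'_w\Omega S^{d_w}\to\Omega(S^d\vee S^d)$ from the weak product (the union of the finite subproducts) over the basic products $w$ in $I_1,I_2$, ordered by weight. On finite subproducts $\mu$ is the ordered product of the maps $\Omega(w)$, where $w:S^{d_w}\to S^d\vee S^d$ is the iterated Whitehead product.

The list of basic products begins with $I_1$, $I_2$ (the two inclusions) and $[I_1,I_2]$ up to sign. Under adjunction Whitehead products become, up to sign, Samelson products in $\pi_*(\Omega S)$, which are bilinear, with $[x,y]=-(-1)^{|x||y|}[y,x]$ and $[x,[y,z]]=[[x,y],z]+(-1)^{|x||y|}[y,[x,z]]$.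

**Lemma 7.1.** Let $S=S^d$ with $d\ge3$ odd. If $kl$ is even then $\Omega[k+l]=\Omega[k]\cdot\Omega[l]$ in the group $[\Omega S,\Omega S]$. Hence $\Omega^2[2l]=l\,\Omega^2[2]$ in the abelian group $[\Omega^2S,\Omega^2S]$ for $l\ge1$.

*Proof.*

**Step 1 (reduce to $J_m$).** By (J), $[\Omega S,\Omega S]=[\Sigma\Omega S,S]=\prod_{j\ge1}\pi_{j(d-1)+1}(S)$, and a map is determined by its restrictions to the finite complexes $J_m$. So it suffices to prove the identity on $J_m$.

**Step 2 (expand the pinch map).** By (HM) and compactness of $J_m$, the restriction to $J_m$ of $\Omega(\text{pinch}):\Omega S\to\Omega(S\vee S)$ is homotopic to a finite ordered product of maps $\Omega(w)\circ f_w$, $f_w:J_m\to\Omega S^{d_w}$, beginning with $w=I_1,I_2$ and the weight-2 product $\pm[I_1,I_2]$. A basic product of weight $\ge2$ involves both $I_1$ and $I_2$, so it becomes trivial under each projection $S\vee S\to S$. Both projections compose with the pinch map to the identity, so $f_{I_1}$ and $f_{I_2}$ are the inclusion $J_m\subset\Omega S$. Now compose with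 $\Omega$ of $([k],[l]):S\vee S\to S$. The left side becomes $\Omega[k+l]$ on $J_m$. The first two factors become $\Omega[k]$ and $\Omega[l]$; the weight-2 factor becomes $\Omega(\pm kl[\iota,\iota])\circ f_w$; and each factor of weight $\ge3$ becomes $\Omega$ of an integral multiple of an iterated Whitehead product of $\iota$ of weight $\ge3$, composed with $f_w$.

**Step 3 (the correction terms vanish).** Let $x\in\pi_{d-1}(\Omega S)$ be adjoint to $\iota$; its degree is even. Antisymmetry gives $2[x,x]=0$. The Jacobi identity $[x,[x,x]]=[[x,x],x]+[x,[x,x]]$ gives $[[x,x],x]=0$, hence $[x,[x,x]]=0$. For $y=[x,x]$ we get $[y,y]=[y,[x,x]]=[[y,x],x]\pm[x,[y,x]]=0$. A bracket of weight $\ge3$ is $[x,y]$, $[y,x]$, $[y,y]$, or has an entry of weight $\ge3$; by induction all of them vanish. Also $kl[\iota,\iota]=0$ for $kl$ even. So only the first two factors remain.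

**Step 4 (the second statement).** By the first part $\Omega[2l]=\Omega[2l-2]\cdot\Omega[2]$. Loop this; by the Eckmann–Hilton argument the looped product is the sum in $[\Omega^2S,\Omega^2S]$. Induct on $l$. $\square$

**Lemma 7.2.** Let $p$ be a prime, $n,s\ge1$, $n+s$ odd. There is a map $\Omega^sS^{n+s}_{(p)}\to\Omega S^{n+1}_{(p)}$ that is nonzero on $\pi_n\otimes\mathbb Q$.

*Proof for $p$ odd.* Loop (CMN) $j-2$ times to get maps $\Omega^jS^{n+j}_{(p)}\to\Omega^{j-2}S^{n+j-2}_{(p)}$ of degree $p$ on $\pi_n$, for $j=s,s-2,\dots\ge2$ (here $n+j$ is odd and $\ge3$), and compose. If $s$ is odd they end at $\Omega S^{n+1}_{(p)}$. If $s$ is even they end at $S^n_{(p)}$; then compose with $E:S^n_{(p)}\to\Omega S^{n+1}_{(p)}$.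

*Proof for $p=2$.* It suffices to find, for each $m\ge2$, a map $\lambda_m:\Omega^2S^{m+1}_{(2)}\to\Omega S^m_{(2)}$ of nonzero degree on $\pi_{m-1}$; then compose the maps $\Omega^{j-2}\lambda_{n+j-1}:\Omega^jS^{n+j}_{(2)}\to\Omega^{j-1}S^{n+j-1}_{(2)}$ for $j=s,\dots,2$. Work with 2-local spheres.

By (J) the looped fibration $\Omega S^m\xrightarrow{\Omega E}\Omega^2S^{m+1}\xrightarrow{\Omega H}\Omega^2S^{2m+1}$ lets us lift any self-map $\theta$ of $\Omega^2S^{m+1}$ with $\Omega H\circ\theta=0$. By naturality of $H$ for $[k]:S^m\to S^m$ (whose smash square has degree $k^2$), $H\circ\Omega[k]=\Omega[k^2]\circ H$. So $\Omega^2[k]$ is linear in $k$ on the bottom class but quadratic after $H$, and we take the combination whose quadratic part cancels: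
$$\theta=4\,\Omega^2[2]-\Omega^2[4]\in[\Omega^2S^{m+1},\Omega^2S^{m+1}].$$
$\Omega H$ is an H-map, and $2m+1$ is odd. With $q=\Omega^2[2]$ on $\Omega^2S^{2m+1}$, Lemma 7.1 gives
$$\Omega H\circ\theta=\big(4\,\Omega^2[4]-\Omega^2[16]\big)\circ\Omega H=(4\cdot2q-8q)\circ\Omega H=0 .$$
Only even degrees occur, which is what Lemma 7.1 requires. So $\theta$ lifts through $\Omega E$ to a map $\lambda_m$. As $\Omega E$ is an isomorphism on $\pi_{m-1}$, the lift has degree $4\cdot2-4=4\ne0$ there. $\square$

**Proof of Proposition 5.1.** Let $s=n+1$, so that $s\ge n$ and $n+s=2n+1$ is odd. Compose $a_0:\Omega X\to\Omega^sS^{n+s}$ of Corollary 6.3 with localization and with the map of Lemma 7.2. Both $\Omega^sS^{n+s}$ and $\Omega S^{n+1}$ are $(n-1)$-connected with $\pi_n=\mathbb Z$. So on $H^n(\,\cdot\,;\mathbb Q)=\mathrm{Hom}(\pi_n,\mathbb Q)$ the map of Lemma 7.2 takes $\iota_n$ to a nonzero rational multiple of $\iota_n$, and the composite $a$ satisfies $a^*\iota_n=\lambda\alpha$ with $\lambda\in\mathbb Q^\times$. $\square$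

With Proposition 5.1 established, the inequality at the end of Section 5 holds unconditionally, which proves Theorems B and A. $\blacksquare$
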